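\title{A weak Hilbert space that embeds into no space with an unconditional basis}

\begin{abstract}
We construct a separable weak Hilbert space $W$ with a Schauder basis that is not isomorphic to a subspace of any Banach space with an unconditional finite-dimensional decomposition. In particular, not every weak Hilbert space embeds into a weak Hilbert space with an unconditional basis. The space $W$ consists of functions on the countably branching tree, and its norm is a supremum of norms, each of which comes from an embedding into a Banach lattice. On a subspace of small dimension far out in the tree a single one of these norms suffices, and this makes $W$ a weak Hilbert space. Along every branch the unit vectors form a conditional sequence, and this rules out the embedding. The distance from the $n$-dimensional subspaces of $W$ to $\ell_2^n$ can be made to grow arbitrarily slowly.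
\end{abstract}

\section{Introduction}\label{sec:intro}

The scalar field is $\mathbb K=\mathbb R$ or $\mathbb C$, and $\mathbb N=\{1,2,\dots\}$. The Banach spaces under discussion are separable, so that questions about bases make sense. The Banach--Mazur distance of two isomorphic spaces is $d(E,F)=\inf\|T\|\,\|T^{-1}\|$, the infimum taken over all isomorphisms $T:E\to F$; it satisfies $d(E,G)\le d(E,F)\,d(F,G)$. A space is \emph{$C$-Hilbertian} if its distance to a Hilbert space is at most $C$. To \emph{embed} means to be isomorphic to a closed subspace.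

\begin{definition}\label{def:wH}
A Banach space $X$ is a \emph{weak Hilbert space} if there are $\delta>0$ and $C<\infty$ such that every finite-dimensional subspace $E\subseteq X$ contains a $C$-Hilbertian subspace $F$ with $\dim F\ge\delta\dim E$ that is the range of a projection $P:X\to F$ with $\|P\|\le C$.
\end{definition}

In a Hilbert space one can take $F=E$ and $C=1$. Conversely, $\delta=1$ forces $F=E$, and then $X$ is isomorphic to a Hilbert space (Lemma~\ref{lem:hilbert}). So the definition asks for the two basic features of a Hilbert space, Euclidean subspaces and bounded projections onto them, on a fixed proportion of every finite-dimensional subspace. By a theorem of Pisier it is equivalent to $X$ being of weak type $2$ and weak cotype $2$; we do not use this. The class is stable under subspaces, quotients and finite direct sums, and every weak Hilbert space has the approximation property (Pisier). Examples are $\ell_2$, the $2$-convexified Tsirelson space $T^{(2)}$, its dual, and the variants $T^{(2)}_\theta$ for $0<\theta<1/2$.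

How good a coordinate system can one impose on a weak Hilbert space by passing to a larger one? Recall that a sequence $(E_n)$ of finite-dimensional subspaces of $U$ is a \emph{finite-dimensional decomposition} (FDD) if every $x\in U$ has a unique norm convergent expansion $x=\sum_n x_n$ with $x_n\in E_n$; the partial sum projections $P_nx=\sum_{i\le n}x_i$ are then uniformly bounded. The decomposition is \emph{unconditional} (a UFDD) if there is $\kappa<\infty$ with $\|\sum\epsilon_nx_n\|\le\kappa\|\sum x_n\|$ for all finite sums with $x_n\in E_n$ and all signs $\epsilon_n=\pm1$. Schauder bases and unconditional bases are the cases in which all $E_n$ are one-dimensional. At one end, every separable weak Hilbert space is complemented in a weak Hilbert space with an FDD. At the other end, a space with a symmetric or subsymmetric basis is a weak Hilbert space only if it is isomorphic to a Hilbert space, so only Hilbert spaces embed into such a space. Unconditional bases lie in between.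

\begin{quote}
\emph{Does every weak Hilbert space embed into a weak Hilbert space with an unconditional basis?}
\end{quote}

One might guess that it does. The examples above have unconditional bases, the property of embedding into a weak Hilbert space with an unconditional basis passes to subspaces and finite direct sums, and a proportional part of every finite-dimensional subspace is Hilbertian and so has a basis with uniformly bounded unconditional constant. The answer is nevertheless no, even if the larger space is allowed to be arbitrary and the unconditional basis is weakened to a UFDD.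

\begin{theorem}\label{thm:main}
Let $\Phi:\mathbb N\to\mathbb N$ be nondecreasing with $\Phi(k)\ge k$. There is a separable Banach space $W$ with closed subspaces $Y_k$ of codimension at most $k$ $(k\in\mathbb N)$ such that
\begin{enumerate}
\item[(a)] every subspace $F\subseteq Y_k$ with $\dim F\le\Phi(k)$ is $8$-Hilbertian and is the range of a projection $P:W\to F$ with $\|P\|\le13$;
\item[(b)] $W$ does not embed into any Banach space with a UFDD, in particular not into any Banach space with an unconditional basis;
\item[(c)] $W$ has a Schauder basis.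
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:answer}
The space $W$ of Theorem~\ref{thm:main} is a weak Hilbert space with $\delta=1/3$ and $C=13$. Hence not every weak Hilbert space embeds into a weak Hilbert space with an unconditional basis.
\end{corollary}

\begin{proof}
Let $E\subseteq W$ have dimension $n$. If $n=1$, take $F=E$; the Hahn--Banach theorem gives a projection of norm one. If $n\ge2$, put $k=\lfloor n/2\rfloor$, so that $k\ge n/3$. Then $\dim(E\cap Y_k)\ge n-k\ge k$, and (a) applies to any $k$-dimensional $F\subseteq E\cap Y_k$, because $k\le\Phi(k)$. The second assertion follows from (b).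
\end{proof}

The choice $\Phi(k)=k$ already answers the question. Faster growing $\Phi$ make $W$ closer to a Hilbert space, which we exploit in Section~\ref{sec:more}.

Properties (a) and (b) can coexist because they concern different scales. Property (a) controls at most $\Phi(k)$ vectors of $Y_k$ at a time and says nothing about longer sequences. An embedding into a space with a UFDD forces one unconditional constant on certain sequences of arbitrary length. Section~\ref{sec:trees} makes this obstruction precise and shows on a model how to violate it. Section~\ref{sec:norm} constructs a sequence norm that separates the two scales. The space $W$ is defined in Section~\ref{sec:W}, where (c) is proved; (b) is proved in Section~\ref{sec:nonembed} and (a) in Sections~\ref{sec:common} and~\ref{sec:local}.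

\section{Weakly null trees, and a model on one branch}\label{sec:trees}

Let $\mathcal T=\mathbb N^{<\omega}$ be the set of finite sequences of natural numbers, including the empty sequence $\emptyset$. Its elements are \emph{nodes}. We write $|t|$ for the length of $t$, $t\preceq u$ if $t$ is an initial segment of $u$, and $t^\frown j$ for $t$ followed by $j$. The nodes $t^\frown j$ are the \emph{children} of $t$, and $u^-$ is the \emph{parent} of $u\ne\emptyset$. A \emph{branch} is a sequence $(t_i)_{i\ge0}$ with $t_0=\emptyset$ and $t_{i+1}^-=t_i$; thus $|t_i|=i$. The initial segments of a node are linearly ordered by length: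
\begin{equation}\label{eq:chain}
x\preceq z,\ \ y\preceq z,\ \ |x|\le|y|\quad\Longrightarrow\quad x\preceq y,\ \text{ with } x=y \text{ if } |x|=|y|.
\end{equation}

In a space with a UFDD a weakly null sequence eventually leaves any given initial part of the decomposition. On a tree this can be used at every step of a branch.

\begin{lemma}\label{lem:tree}
Let $X$ embed into a Banach space with a UFDD, and let $(x_t)_{t\in\mathcal T}\subseteq X$ be such that $(x_{t^\frown j})_{j}$ is weakly null for every $t\in\mathcal T$. Then there are a branch $(t_i)$ and $\kappa'<\infty$ such that for all finitely supported scalar sequences $(c_i)$ and all signs $(\epsilon_i)$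
\[
\Big\|\sum_i\epsilon_ic_ix_{t_i}\Big\|\le\kappa'\Big(\Big\|\sum_ic_ix_{t_i}\Big\|+\max_i|c_i|\Big).
\]
\end{lemma}

\begin{proof}
Let $T:X\to U$ satisfy $a\|x\|\le\|Tx\|\le b\|x\|$ with $a>0$, where $U$ has a UFDD $(E_n)$ with constant $\kappa$ and partial sum projections $P_n$, $P_0=0$. We choose the branch and integers $0=n_0<n_1<\dots$ with
\[
\|P_{n_i}Tx_{t_i}\|\le2^{-i-2},\qquad\|Tx_{t_i}-P_{n_{i+1}}Tx_{t_i}\|\le2^{-i-2}.
\]
The first inequality holds for $i=0$ since $P_0=0$. Given $t_i$ and $n_i$, the second holds for large $n_{i+1}$ since $P_ny\to y$ for every $y\in U$. The operator $P_{n_{i+1}}T$ has finite rank, so it maps the weakly null sequence $(x_{t_i^\frown j})_j$ to a norm null sequence, and some child $t_{i+1}$ of $t_i$ satisfies the first inequality for $i+1$.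

Put $y_i=(P_{n_{i+1}}-P_{n_i})Tx_{t_i}$. Then $\sum_i\|Tx_{t_i}-y_i\|\le\sum_i2^{-i-1}=1$. The vector $y_i$ lies in the span of the $E_n$ with $n_i<n\le n_{i+1}$, so $\sum\epsilon_ic_iy_i$ arises from $\sum c_iy_i$ by changing signs in the decomposition. With $x=\sum c_ix_{t_i}$ and $\mu=\max|c_i|$,
\[
a\Big\|\sum\epsilon_ic_ix_{t_i}\Big\|\le\Big\|\sum\epsilon_ic_iy_i\Big\|+\mu\le\kappa\Big\|\sum c_iy_i\Big\|+\mu\le\kappa b\|x\|+(\kappa+1)\mu.\qedhere
\]
\end{proof}

So we want a weak Hilbert space that contains a weakly null tree in which no branch is unconditional. Here is the mechanism that spoils unconditionality on one branch. A norm on a space of scalar functions is a \emph{lattice norm} if $|g'|\le|g|$ pointwise implies $\|g'\|\le\|g\|$, and $c_{00}$ is the space of finitely supported scalar sequences, with unit vectors $e_i$.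

\begin{example}[one branch]\label{ex:model}
Let $\|\cdot\|_\sharp$ be a lattice norm on $c_{00}$ with $\sup_{c\ne0}\|c\|_\sharp/\|c\|_2=\infty$. Pair the coordinates $2i-1$ and $2i$, and penalize the differences within pairs:
\[
N_0(f)^2=\|f\|_2^2+\big\|\big(f(2i-1)-f(2i)\big)_{i\ge1}\big\|_\sharp^2 .
\]
For $c\in c_{00}$ with $\|c\|_2=1$ put $f_\pm=\sum_ic_i(e_{2i-1}\pm e_{2i})$. The differences of $f_+$ vanish and those of $f_-$ equal $2c_i$, so
\[
N_0(f_+)^2=2,\qquad N_0(f_-)^2=2+4\|c\|_\sharp^2 .
\]
For $\|\cdot\|_\sharp=\|\cdot\|_1$ and $c_1=\dots=c_n=n^{-1/2}$ these numbers are $2$ and $2+4n$. Since $f_-$ is a sign change of $f_+$, the sequence $(e_i)$ is not unconditional for $N_0$.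

The model is not yet a counterexample. For $f=\sum_i a_i(e_{2i-1}+e_{2i})+b_i(e_{2i-1}-e_{2i})$ we have $N_0(f)^2=2\|a\|_2^2+2\|b\|_2^2+4\|b\|_\sharp^2$, so the vectors $e_{2i-1}\pm e_{2i}$ form an unconditional basis of the completion.
\end{example}

The model fails because each coordinate has one fixed partner, and a decomposition can keep the two together. On the tree every child of a node is a possible partner, and Lemma~\ref{lem:tree} is forced to pick one that is separated from its parent by the decomposition. Two tasks remain. First, $\|\cdot\|_\sharp$ must be close enough to $\|\cdot\|_2$; the $\ell_1$ norm will not do, since with it the vectors $e_{2i-1}-e_{2i}$ span a copy of $\ell_1$, while weak Hilbert spaces are reflexive \cite{Pisier}. Second, the model norms on all branches must be combined into one norm without losing property (a).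

\section{A lattice norm that is Euclidean only for few vectors}\label{sec:norm}

Fix a nondecreasing $M:\mathbb N\to\mathbb N$ with $M(k+1)\ge(40\,\Phi(k)^2)^{2\Phi(k)}$ for all $k$; since $\Phi$ is nondecreasing, $M(1)=1$ together with equality will do. As $(40/17)^2>2$, we have
\begin{equation}\label{eq:M}
M(k+1)\ge2\cdot17^{2d}\quad\text{and}\quad M(k+1)\ge(32d^2)^{2d}\qquad\text{whenever }1\le d\le\Phi(k).
\end{equation}
These bounds are used only in Section~\ref{sec:local}; everything before holds for every nondecreasing $M$.

We want a norm $\|\cdot\|_\sharp\ge\|\cdot\|_2$ under which up to $M(k)$ disjointly supported vectors in $[k,\infty)$ add up as in $\ell_2$, within a fixed factor, but which is not equivalent to $\|\cdot\|_2$ on any infinite set of coordinates. An upper estimate for a norm follows from a lower estimate for its predual norm, and a lower estimate is easy to build into a norm defined as a supremum. So we first define a norm $\|\cdot\|_\flat\le\|\cdot\|_2$ and then dualize.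

Let $\Omega_0=\{0\}\cup\{1_{\{i\}}:i\in\mathbb N\}$. Let $\Omega_{n+1}$ consist of $\Omega_n$ and all functions $\frac12\sum_{j=1}^mw^{(j)}$, where $w^{(1)},\dots,w^{(m)}\in\Omega_n$ have pairwise disjoint supports contained in $[k,\infty)$ for some $k$ with $m\le M(k)$. The elements of $\Omega=\bigcup_n\Omega_n$ are \emph{weights}. In words, at most $M(k)$ disjoint weights that live beyond $k$ may be joined at the price of a factor $\frac12$. Induction on $n$ shows that the nonzero values of a weight have the form $2^{-h}$ with $h\ge0$, and that $w1_A\in\Omega$ for $w\in\Omega$ and $A\subseteq\mathbb N$. With $\langle x,y\rangle=\sum_ix_iy_i$, define on $c_{00}$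
\[
\|x\|_\flat=\sup_{w\in\Omega}\Big(\sum_iw_i|x_i|^2\Big)^{1/2},\qquad\|y\|_\sharp=\sup\big\{|\langle x,y\rangle|:x\in c_{00},\ \|x\|_\flat\le1\big\}.
\]
The first is a supremum of weighted $\ell_2$ seminorms, and $\|x\|_\infty\le\|x\|_\flat\le\|x\|_2$ because $1_{\{i\}}\in\Omega$ and $w\le1$. It is a lattice norm. Hence, adjusting the arguments of the $x_i$, we get $\|y\|_\sharp=\sup\sum|x_i||y_i|$, so $\|\cdot\|_\sharp$ is a lattice norm too; moreover the supremum may be restricted to $x$ supported in $\operatorname{supp}y$, where it is attained by compactness. Testing with $x=\bar y/\|y\|_2$ and using $\|x\|_\infty\le\|x\|_\flat$ gives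
\begin{equation}\label{eq:between}
\|y\|_2\le\|y\|_\sharp\le\|y\|_1,\qquad\text{in particular}\quad\|e_i\|_\sharp=1.
\end{equation}

\begin{lemma}\label{lem:est}
Let $y_1,\dots,y_m\in c_{00}$ have pairwise disjoint supports.
\begin{enumerate}
\item[(i)] $\big\|\sum_jy_j\big\|_\sharp^2\ge\sum_j\|y_j\|_\sharp^2$.
\item[(ii)] If all supports lie in $[k,\infty)$ and $m\le M(k)$, then $\big\|\sum_jy_j\big\|_\sharp^2\le2\sum_j\|y_j\|_\sharp^2$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $B_j=\operatorname{supp}y_j$.

(i) Choose $x_j$ supported in $B_j$ with $\|x_j\|_\flat\le1$ and $\langle x_j,y_j\rangle=\|y_j\|_\sharp$. Let $\lambda_j\ge0$ with $\sum\lambda_j^2=1$ and $x=\sum\lambda_jx_j$. By disjointness, every weight $w$ satisfies $\sum_iw_i|x_i|^2=\sum_j\lambda_j^2\sum_iw_i|x_{j}(i)|^2\le1$. So $\|x\|_\flat\le1$ and $\|\sum y_j\|_\sharp\ge\langle x,\sum y_j\rangle=\sum\lambda_j\|y_j\|_\sharp$. The maximum of the right side over $\lambda$ is $(\sum\|y_j\|_\sharp^2)^{1/2}$.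

(ii) Let $x\in c_{00}$ and $\theta>0$. Choose weights $w^{(j)}$ with $\sum_{i\in B_j}w^{(j)}_i|x_i|^2\ge\|x1_{B_j}\|_\flat^2-\theta$; after restriction, $w^{(j)}$ is supported in $B_j$. All $w^{(j)}$ lie in one $\Omega_n$, so $\frac12\sum_jw^{(j)}\in\Omega$. Letting $\theta\to0$ we obtain $\|x\|_\flat^2\ge\frac12\sum_j\|x1_{B_j}\|_\flat^2$. If $\|x\|_\flat\le1$, the Cauchy--Schwarz inequality gives
\[
\Big|\Big\langle x,\sum_jy_j\Big\rangle\Big|\le\sum_j\|x1_{B_j}\|_\flat\,\|y_j\|_\sharp\le\sqrt2\Big(\sum_j\|y_j\|_\sharp^2\Big)^{1/2}.\qedhere
\]
\end{proof}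

To see that $\|\cdot\|_\sharp$ is far from $\|\cdot\|_2$ we need probability vectors $a$ on which every weight has small mean $\sum w_ia_i$. The values $2^{-h}$ with large $h$ are harmless, so we must understand the sets on which a weight equals $2^{-h}$ for small $h$. Let $\mathcal K_0=\{\emptyset\}\cup\{\{i\}:i\in\mathbb N\}$, and let $\mathcal K_{h+1}$ consist of $\emptyset$ and all nonempty sets $B=\bigcup_{j\le m}A_j$ with pairwise disjoint $A_j\in\mathcal K_h$ and $m\le M(\min B)$. The members of $\mathcal K_h$ are finite sets, and $\mathcal K_h\subseteq\mathcal K_{h+1}$ (take $m=1$).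

\begin{lemma}\label{lem:levels}
\begin{enumerate}
\item[(i)] If $w\in\Omega$ and $h\ge0$, then $A_h(w)=\{i:w_i=2^{-h}\}$ belongs to $\mathcal K_h$.
\item[(ii)] Each $\mathcal K_h$ is compact in the topology of pointwise convergence of indicator functions.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) We use induction on $n$, where $w\in\Omega_n$. For $w\in\Omega_0$ the set $A_0(w)$ has at most one element and the other $A_h(w)$ are empty. Let $w=\frac12\sum_{j\le m}w^{(j)}$ with supports in $[k,\infty)$ and $m\le M(k)$. Then $A_0(w)=\emptyset$, and for $h\ge1$ the set $A_h(w)$ is the disjoint union of the sets $A_{h-1}(w^{(j)})\in\mathcal K_{h-1}$. If it is nonempty, its minimum is at least $k$, and $m\le M(k)\le M(\min A_h(w))$ because $M$ is nondecreasing.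

(ii) Since $\{0,1\}^{\mathbb N}$ is compact and metrizable, it suffices to show that $\mathcal K_h$ is sequentially closed. A limit of sets with at most one element has at most one element. Let $B_n\in\mathcal K_{h+1}$ converge to $B\ne\emptyset$, and let $k=\min B$. For large $n$ we have $B_n\cap[1,k]=\{k\}$, so $B_n=\bigcup_{j\le m_n}A_j^n$ with disjoint $A^n_j\in\mathcal K_h$ and $m_n\le M(k)$. Along a subsequence $m_n=m$ is constant and, by induction, $A^n_j\to A_j\in\mathcal K_h$. Passing to the limit in $1_{B_n}=\sum_{j\le m}1_{A^n_j}$ gives $1_B=\sum_{j\le m}1_{A_j}$, so $B\in\mathcal K_{h+1}$.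
\end{proof}

The first level can be handled by hand.

\begin{example}\label{ex:level1}
The nonempty members of $\mathcal K_1$ are the sets $B$ with $|B|\le M(\min B)$. Let $L\subseteq\mathbb N$ be infinite and $q\in\mathbb N$. Choose finite sets $I_1<I_2<\dots<I_q$ in $L$ of nondecreasing size with $|I_{j+1}|\ge M(\max I_j)$, and let $a$ spread mass $1/q$ uniformly over each $I_j$. If $B\in\mathcal K_1$ meets the support of $a$, let $j$ be least with $\min B\le\max I_j$. Then $B$ misses $I_1,\dots,I_{j-1}$, collects at most $1/q$ from $I_j$, and at most $|B|/(q|I_{j+1}|)\le1/q$ from the later blocks. So $\sum_{i\in B}a_i\le2/q$, and every weight satisfies $\sum w_ia_i\le\frac2q+\frac12\cdot\frac2q+\frac14$. For $y_i=\sqrt{a_i}$ this gives $\|y\|_2=1$ and $\|y\|_\flat^2\le\frac14+\frac3q$, and $1=\langle y,y\rangle\le\|y\|_\flat\|y\|_\sharp$ gives $\|y\|_\sharp\ge(\frac14+\frac3q)^{-1/2}$, which tends to $2$.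
\end{example}

For higher levels, compactness produces the vector $a$ without an explicit construction.

\begin{lemma}\label{lem:far}
For every infinite $L\subseteq\mathbb N$ and every $\rho<\infty$ there is $y\in c_{00}$ supported in $L$ with $\|y\|_2=1$ and $\|y\|_\sharp\ge\rho$.
\end{lemma}

\begin{proof}
Let $H\in\mathbb N$ and $\theta>0$. The functions $\hat e_i(A)=1_A(i)$ on the compact space $\mathcal K_H$ are continuous and bounded by $1$, and $\hat e_i(A)\to0$ as $i\to\infty$ because each $A$ is finite. By the Riesz representation theorem and dominated convergence, $(\hat e_i)_{i\in L}$ is weakly null in $C(\mathcal K_H)$. By Mazur's theorem the weak and norm closures of a convex set coincide, so there is a finitely supported $a\ge0$ on $L$ with $\sum a_i=1$ and $\|\sum a_i\hat e_i\|_\infty\le\theta$, that is, $\sum_{i\in A}a_i\le\theta$ for all $A\in\mathcal K_H$. For $w\in\Omega$ we have $A_h(w)\in\mathcal K_H$ for $h\le H$, and $w\le2^{-H-1}$ off these sets, so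
\[
\sum_iw_ia_i\le\sum_{h\le H}2^{-h}\theta+2^{-H-1}\le2\theta+2^{-H-1}=:\varepsilon.
\]
As in Example~\ref{ex:level1}, $y_i=\sqrt{a_i}$ satisfies $\|y\|_2=1$, $\|y\|_\flat\le\sqrt\varepsilon$ and $\|y\|_\sharp\ge\varepsilon^{-1/2}$. Choose $H$ and $\theta$ with $\varepsilon\le\rho^{-2}$.
\end{proof}

\section{The space $W$ and its basis}\label{sec:W}

Fix a bijection $\nu:\mathcal T\to\mathbb N$ with $\nu(t)<\nu(u)$ whenever $t\prec u$. To obtain one, list the nodes by increasing sum of entries: the entries are positive, so only finitely many nodes have a given sum, and a proper extension has a larger sum. For a finitely supported function $b$ on $\mathcal T$ put $\|b\|_\sharp=\|\sum_tb(t)e_{\nu(t)}\|_\sharp$.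

A node is \emph{even} or \emph{odd} according to its length. As in Example~\ref{ex:model} we measure differences within pairs, a pair now being an odd node and its parent: for $f\in\ell_2(\mathcal T)$ and odd $u$ let
\[
\Delta f(u)=f(u^-)-f(u).
\]
Using odd $u$ only makes the pairs along a branch disjoint, so that a function on the branch can be constant on each pair and otherwise arbitrary.

A \emph{segment} is a finite nonempty set of odd nodes $s=\{u_1\prec\dots\prec u_r\}$ with $|u_{i+1}|=|u_i|+2$: consecutive odd nodes on a branch. Put $\operatorname{top}(s)=u_1$ and $s^-=\{u^-:u\in s\}$. By \eqref{eq:chain},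
\begin{equation}\label{eq:interval}
s^-=\{x\text{ even}:\ u_1^-\preceq x\preceq u_r^-\},
\end{equation}
and each $x\in s^-$ has exactly one child in $s$. A \emph{terminal part} of $s$ is a set $\{u_i,\dots,u_r\}$ with $1\le i\le r$; it is again a segment. A finite, possibly empty, family $\mathcal S$ of segments is \emph{admissible} if the sets $s^-$, $s\in\mathcal S$, are pairwise disjoint. Then the segments themselves are pairwise disjoint, and
\begin{equation}\label{eq:inj}
\text{the map } u\mapsto u^-\text{ is injective on }\textstyle\bigcup\mathcal S.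
\end{equation}
Thus an admissible family gives each even node at most one partner. Define
\[
N_{\mathcal S}(f)^2=\|f\|_2^2+\sum_{s\in\mathcal S}\|1_s\Delta f\|_\sharp^2,\qquad N(f)=\sup\{N_{\mathcal S}(f):\mathcal S\text{ admissible}\}.
\]
For admissible $\mathcal S$ the nodes $u$ and $u^-$, $u\in\bigcup\mathcal S$, are all distinct by \eqref{eq:inj} and parity. Since $|\alpha-\beta|^2\le2|\alpha|^2+2|\beta|^2$, this yields
\begin{equation}\label{eq:l2}
\sum_{u\in\bigcup\mathcal S}|\Delta f(u)|^2\le2\|f\|_2^2,
\end{equation}
and for finitely supported $f$, by \eqref{eq:between}, $\sum_s\|1_s\Delta f\|_\sharp^2\le\big(\sum_{u\in\bigcup\mathcal S}|\Delta f(u)|\big)^2\le\|f\|_1^2$. So $N$ is finite on $c_{00}(\mathcal T)$.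

Each $N_{\mathcal S}$ is a norm on $\ell_2(\mathcal T)$, continuous because its second term involves finitely many coordinates, and $N\ge N_\emptyset=\|\cdot\|_2$. The space $\{f\in\ell_2(\mathcal T):N(f)<\infty\}$ is complete under $N$: an $N$-Cauchy sequence $(f_n)$ converges in $\ell_2(\mathcal T)$ to some $f$, and $N_{\mathcal S}(f-f_n)=\lim_mN_{\mathcal S}(f_m-f_n)\le\sup_{m\ge n}N(f_m-f_n)$ for every $\mathcal S$. Let $W$ be the closure of $c_{00}(\mathcal T)$ in this space, with unit vectors $e_t$, and let
\[
Y_k=\{f\in W:\ f(t)=0\text{ whenever }\nu(t)\le k\}.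
\]
This is a closed subspace of codimension at most $k$, since $|f(t)|\le N(f)$. If $\nu(u)\le k$ then also $\nu(u^-)\le k$, so
\begin{equation}\label{eq:support}
f\in Y_k,\ \Delta f(u)\ne0\quad\Longrightarrow\quad\nu(u)\ge k+1 .
\end{equation}

\begin{remark}[the shape of the definition]\label{rem:shape}
If only the segments, and not the sets $s^-$, were required to be disjoint, then for even $t$ the family $\{t^\frown1\},\dots,\{t^\frown n\}$ would give $e_t$ norm at least $\sqrt{1+n}$ for every $n$.

If only single segments were used, say $N'(f)^2=\|f\|_2^2+\sup_s\|1_s\Delta f\|_\sharp^2$, the space would contain $c_0$ and would not be reflexive. Indeed, take a branch $(t_i)$ with $t_1=(j)$; Lemma~\ref{lem:far} gives $f_j=\sum_{i\ge1}c_i(e_{t_{2i}}-e_{t_{2i+1}})$ with $N'(f_j)=1$ and $\|f_j\|_2\le2^{-j}$. The function $\Delta f_j$ lives on proper extensions of $(j)$, and a segment contains such nodes for at most one $j$. Hence $N'(\sum a_jf_j)^2=\sum|a_j|^2\|f_j\|_2^2+\max|a_j|^2(1-\|f_j\|_2^2)$, which lies between $\frac34\max|a_j|^2$ and $\frac43\max|a_j|^2$.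
\end{remark}

\begin{proposition}\label{prop:basis}
The vectors $e_t$, ordered by $\nu$, form a Schauder basis of $W$.
\end{proposition}

\begin{proof}
A sequence of nonzero vectors with dense span is a Schauder basis if and only if its partial sum projections, defined on the span, are uniformly bounded. We bound the complementary tail projections. Let $I=\{t:\nu(t)\le k\}$, which contains the initial segments of its members, let $f\in c_{00}(\mathcal T)$ and $f'=f1_{\mathcal T\setminus I}$. Fix an admissible $\mathcal S$ and $s\in\mathcal S$. For $u\in s$ there are three cases. If $u\in I$, then $u^-\in I$ and $\Delta f'(u)=0$. If $u^-\notin I$, then $u\notin I$ and $\Delta f'(u)=\Delta f(u)$. If $u^-\in I$ and $u\notin I$, then $\Delta f'(u)=-f(u)$. The last case occurs for at most one $u=u_s\in s$: if $u\prec v$ in $s$ and $v^-\in I$, then $u\preceq v^-$ gives $u\in I$. By the triangle inequality, \eqref{eq:between} and the lattice property,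
\[
\|1_s\Delta f'\|_\sharp^2\le2|f(u_s)|^2+2\|1_s\Delta f\|_\sharp^2,
\]
where the first term is absent if there is no such $u_s$. The nodes $u_s$ are distinct, so $N_{\mathcal S}(f')^2\le3\|f\|_2^2+2\sum_s\|1_s\Delta f\|_\sharp^2\le3N(f)^2$. The partial sum projections have norm at most $1+\sqrt3$.
\end{proof}

This proves Theorem~\ref{thm:main}(c), and the separability of $W$.

\section{$W$ embeds into no space with a UFDD}\label{sec:nonembed}

We check that $(e_t)$ is a weakly null tree and that every branch behaves like the model.

\begin{lemma}\label{lem:children}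
For every $t\in\mathcal T$ the sequence $(e_{t^\frown j})_j$ is weakly null in $W$.
\end{lemma}

\begin{proof}
Let $f=\sum_jc_je_{t^\frown j}$ be a finite sum and $\mathcal S$ admissible. If $t$ is even, $f$ vanishes on even nodes, so $\Delta f(u)=-f(u)$ is nonzero only at children of $t$, and $\bigcup\mathcal S$ contains at most one of them by \eqref{eq:inj}. Thus $N_{\mathcal S}(f)^2\le\|c\|_2^2+\max|c_j|^2$. If $t$ is odd, $f$ vanishes on odd nodes, so $\Delta f(u)\ne0$ only if $u^-=t^\frown j$ for some $j$, and then $\Delta f(u)=c_j$. All such $u$ have length $|t|+2$, so a segment contains at most one of them, and by \eqref{eq:inj} each $j$ occurs at most once in $\bigcup\mathcal S$. Thus $N_{\mathcal S}(f)^2\le\|c\|_2^2+\sum|c_j|^2$. In both cases $N(f)\le\sqrt2\,\|c\|_2$, so $(c_j)\mapsto\sum c_je_{t^\frown j}$ extends to a bounded operator $\ell_2\to W$. It maps the weakly null unit vector basis of $\ell_2$ to a weakly null sequence.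
\end{proof}

\begin{lemma}\label{lem:branch}
Let $(t_i)$ be a branch and $\rho<\infty$. There are scalars $c_0,\dots,c_r$ with $\sum|c_i|^2=1$ such that $f_\pm=\sum_{i\le r}c_i(e_{t_{2i}}\pm e_{t_{2i+1}})$ satisfy $N(f_-)\ge2\rho$ and $N(f_+)\le\sqrt3$.
\end{lemma}

\begin{proof}
Lemma~\ref{lem:far} with $L=\{\nu(t_{2i+1}):i\ge0\}$ gives $c_0,\dots,c_r$ with $\sum|c_i|^2=1$ and $\|\sum c_ie_{\nu(t_{2i+1})}\|_\sharp\ge\rho$. Since $\Delta f_-(t_{2i+1})=2c_i$, the family consisting of the single segment $\{t_1,t_3,\dots,t_{2r+1}\}$ gives $N(f_-)\ge2\rho$.

On the branch $\Delta f_+$ vanishes. What is new compared with the model is that $t_{2i}$ has other children. If $u$ is an odd node off the branch, then $f_+(u)=0$, so $\Delta f_+(u)\ne0$ only if $u^-=t_{2i}$ for some $i\le r$, and then $\Delta f_+(u)=c_i$. A segment leaves the branch only once: if $u\prec v$ lie in a segment and $v^-$ is on the branch, then $u\preceq v^-$ is on the branch. So a segment contains at most one $u$ with $\Delta f_+(u)\ne0$, and by \eqref{eq:inj} each $i$ occurs at most once in an admissible family. Hence $\sum_{s\in\mathcal S}\|1_s\Delta f_+\|_\sharp^2\le\sum|c_i|^2=1$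 and $N(f_+)^2\le\|f_+\|_2^2+1=3$.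
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}(b)]
Suppose that $W$ embeds into a space with a UFDD. By Lemmas~\ref{lem:children} and~\ref{lem:tree} there are a branch and $\kappa'$ for which the inequality of Lemma~\ref{lem:tree} holds with $x_t=e_t$. For the vectors of Lemma~\ref{lem:branch} on this branch it gives $2\rho\le N(f_-)\le\kappa'(\sqrt3+1)$ for every $\rho$, which is absurd.
\end{proof}

\section{One admissible family in place of many}\label{sec:common}

For a fixed admissible family $\mathcal S$, the map $f\mapsto(f,(1_s\Delta f)_{s\in\mathcal S})$ turns $N_{\mathcal S}$ into the norm of a lattice with the estimates of Lemma~\ref{lem:est}, and in such a lattice small subspaces are Hilbertian and complemented. The norm $N$ is a supremum over all families, and on a $d$-dimensional subspace a net reduces it to a maximum over $m\le17^{2d}$ families. The union of these families is not admissible, so segments must be cut. Cutting a segment into pieces costs a factor $2$ by Lemma~\ref{lem:est}(ii), but only if there are at most $M(k+1)$ pieces. The number of pieces must therefore be bounded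 in terms of $m$ alone, although the families may contain arbitrarily many segments of arbitrary length.

When several segments compete for an even node, the rule must favor the segment that starts higher. For $\mathcal S_1=\{s\}$ with $s=\{u_1,\dots,u_r\}$ and $\mathcal S_2=\{\{u_1\},\dots,\{u_r\}\}$, letting the singletons win would leave us with $N_{\mathcal S_2}\le\sqrt3\,\|\cdot\|_2$, by \eqref{eq:l2}, which does not dominate $N_{\mathcal S_1}$ uniformly, by the proof of Lemma~\ref{lem:branch}. Figure~\ref{fig:cut} shows the rule at work for two segments that separate. One node of the lower segment is then lost: its parent belongs to the other segment, which continues through a different child. Lost nodes are paid for by the term $\|f\|_2^2$.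

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.2]
\draw (0,0) -- (4,0) -- (5,0.7);
\draw (4,0) -- (5,-0.7) -- (7,-0.7);
\draw[fill=white] (0,0) circle (2.2pt) node[above=3pt] {$x_0$} node[below=3pt] {\small $r$};
\fill (1,0) circle (2.2pt) node[above=3pt] {$a_1$};
\draw[fill=white] (2,0) circle (2.2pt) node[above=3pt] {$x_2$} node[below=3pt] {\small $r$};
\fill (3,0) circle (2.2pt) node[above=3pt] {$a_3$};
\draw[fill=white] (4,0) circle (2.2pt) node[above=3pt] {$x_4$} node[below=3pt] {\small $r$};
\fill (5,0.7) circle (2.2pt) node[above=3pt] {$b_5$};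
\fill (5,-0.7) circle (2.2pt) node[above=3pt] {$c_5$} node[below=3pt] {\small lost};
\draw[fill=white] (6,-0.7) circle (2.2pt) node[above=3pt] {$x_6$} node[below=3pt] {\small $s$};
\fill (7,-0.7) circle (2.2pt) node[above=3pt] {$c_7$};
\end{tikzpicture}
\caption{Part of the tree, with the root $x_0$ on the left; indices are lengths, even nodes are hollow and odd nodes are filled. The segments $r=\{a_1,a_3,b_5\}$ and $s=\{a_3,c_5,c_7\}$ both use the even nodes $x_2$ and $x_4$. Since $r$ starts closer to the root, it owns $x_0,x_2,x_4$, and $s$ owns only $x_6$ (owners are written below the even nodes). The segments are replaced by $r^*=r$ and $s^*=\{c_7\}$, which use disjoint sets of even nodes. The segment $s$ splits into $s\cap r^*=\{a_3\}$, $s\cap s^*=\{c_7\}$ and the lost node $c_5$.}\label{fig:cut}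
\end{figure}

\begin{lemma}\label{lem:common}
Let $\mathcal S_1,\dots,\mathcal S_m$ be admissible families with $2m\le M(k+1)$. There is an admissible family $\mathcal S$ such that $N_{\mathcal S_l}(f)\le\sqrt5\,N_{\mathcal S}(f)$ for all $f\in Y_k$ and all $l\le m$.
\end{lemma}

\begin{proof}
Let $\mathcal F$ be the disjoint union of the $\mathcal S_l$; a segment that occurs in several families is counted once for each, with a label. Order $\mathcal F$ linearly by \emph{priority} so that a smaller value of $|\operatorname{top}|$ means higher priority, ties being broken arbitrarily. For an even node $x$ let $\mathcal F_x=\{s\in\mathcal F:x\in s^-\}$. It has at most one member from each $\mathcal S_l$, so $|\mathcal F_x|\le m$. If $\mathcal F_x\ne\emptyset$, its member $p(x)$ of highest priority is the \emph{owner} of $x$. For $s\in\mathcal F$ put $s^*=\{u\in s:p(u^-)=s\}$. The priority rule enters through one observation: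
\begin{equation}\label{eq:up}
x\in r^-,\ \ y\text{ even},\ \ y\preceq x,\ \ |\operatorname{top}(r)^-|\le|y|\quad\Longrightarrow\quad y\in r^-.
\end{equation}
Indeed, $\operatorname{top}(r)^-\preceq y$ by \eqref{eq:chain}, and \eqref{eq:interval} applies.

\emph{Step 1: the family $\mathcal S$.} We claim that $s^*$ is empty or a terminal part of $s$. Let $u\in s^*$ and $u\prec v\in s$, and suppose that $r=p(v^-)\ne s$. Since $s\in\mathcal F_{v^-}$, the segment $r$ has higher priority than $s$, so $|\operatorname{top}(r)|\le|\operatorname{top}(s)|\le|u|$. By \eqref{eq:up} with $x=v^-$ and $y=u^-$ we get $r\in\mathcal F_{u^-}$, which contradicts $p(u^-)=s$. So $\mathcal S=\{s^*:s\in\mathcal F,\ s^*\ne\emptyset\}$ consists of segments. It is admissible, because every $x\in(s^*)^-$ has owner $s$.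

\emph{Step 2: each segment splits into at most $2m$ pieces.} Fix $s\in\mathcal S_l$, let $u\in s$ and $r=p(u^-)$. Either $r=s$ or $r$ has higher priority; in both cases $|\operatorname{top}(r)|\le|\operatorname{top}(s)|$. By \eqref{eq:up} with $x=u^-$ and $y=\operatorname{top}(s)^-$, we get $r\in\mathcal F_{\operatorname{top}(s)^-}$. So at most $m$ owners $r$ occur along $s$. Let $u'$ be the child of $u^-$ in $r$. If $u'=u$, then $u\in s\cap r^*$. Otherwise we call $u$ \emph{lost for $r$}. For each $r$ at most one node of $s$ is lost for $r$. Suppose that $u\prec v$ in $s$ are both lost for $r$, and let $u',v'$ be the children of $u^-,v^-$ in $r$. Then $|u'|<|v'|$, so $u'\prec v'$ and $u'\preceq(v')^-=v^-$. Also $u\preceq v^-$ and $|u|=|u'|$, so $u=u'$ by \eqref{eq:chain}, a contradiction. Finally, a node $u\in s\cap r^*$ has $p(u^-)=r$ and is not lost. Hence $s$ is the disjoint union of at most $m$ sets $s\cap r^*$ and at most $m$ lost singletons.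

\emph{Step 3: the estimate.} Let $f\in Y_k$. By \eqref{eq:support} and $2m\le M(k+1)$, Lemma~\ref{lem:est}(ii) applies to these pieces:
\[
\|1_s\Delta f\|_\sharp^2\le2\sum_{r^*\in\mathcal S}\|1_{s\cap r^*}\Delta f\|_\sharp^2+2\sum_{u\in s\text{ lost}}|\Delta f(u)|^2 .
\]
Sum over $s\in\mathcal S_l$. By \eqref{eq:l2} for $\mathcal S_l$, the lost nodes contribute at most $4\|f\|_2^2$. For fixed $r$ the sets $s\cap r^*$, $s\in\mathcal S_l$, are disjoint subsets of $r^*$, so Lemma~\ref{lem:est}(i) and the lattice property give $\sum_{s\in\mathcal S_l}\|1_{s\cap r^*}\Delta f\|_\sharp^2\le\|1_{r^*}\Delta f\|_\sharp^2$. Therefore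
\[
N_{\mathcal S_l}(f)^2\le5\|f\|_2^2+2\sum_{r^*\in\mathcal S}\|1_{r^*}\Delta f\|_\sharp^2\le5N_{\mathcal S}(f)^2.\qedhere
\]
\end{proof}

\section{Hilbertian complemented subspaces}\label{sec:local}

We first treat lattices. Estimates for disjoint vectors control the span of disjoint vectors, and a $d$-dimensional space of functions is close to a subspace of such a span: one groups the points $\gamma$ by the approximate direction of the vector of values of a basis at $\gamma$. The number of groups depends only on $d$.

\begin{lemma}\label{lem:lattice}
Let $\Lambda$ be a Banach space of scalar functions on a set $\Gamma$ such that $g\in\Lambda$ and $|g'|\le|g|$ imply $g'\in\Lambda$ and $\|g'\|\le\|g\|$. Let $\Gamma_0\subseteq\Gamma$, let $\Lambda_0$ be the set of $g\in\Lambda$ that vanish off $\Gamma_0$, and let $d\in\mathbb N$. Suppose that for disjointly supported $g_1,\dots,g_q\in\Lambda$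
\begin{enumerate}
\item[(L)] $\|\sum g_c\|^2\ge\sum\|g_c\|^2$,
\item[(U)] $\|\sum g_c\|^2\le2\sum\|g_c\|^2$ if all $g_c\in\Lambda_0$ and $q\le(32d^2)^{2d}$.
\end{enumerate}
Then every $d$-dimensional subspace $F'\subseteq\Lambda_0$ is $\frac97\sqrt2$-Hilbertian and is the range of a projection $P':\Lambda\to F'$ with $\|P'\|\le\frac{16}5$.
\end{lemma}

\begin{proof}
\emph{Approximation by disjoint functions.} By Auerbach's lemma, $F'$ has a basis $h_1,\dots,h_d$ of norm one vectors such that $|a_i|\le\|\sum a_jh_j\|$ for all scalars $a_j$ and all $i$. Put $h=\sum|h_i|\in\Lambda_0$, so $\|h\|\le d$, and $\eta=1/(8d^2)$. Split $[-1,1]$ into $32d^2$ intervals of length $\eta/2$. This splits the square $\{z\in\mathbb C:|\operatorname{Re}z|,|\operatorname{Im}z|\le1\}$ into $(32d^2)^2$ parts of diameter at most $\eta$, and its $d$th power into $(32d^2)^{2d}$ cells. For a cell $c$ let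
\[
\Gamma_c=\Big\{\gamma:\ h(\gamma)\ne0,\ \big(h_i(\gamma)/h(\gamma)\big)_{i\le d}\in c\Big\},\qquad g_c=h1_{\Gamma_c}.
\]
Keep the cells with $\Gamma_c\ne\emptyset$ and choose $z^c\in c\cap\mathbb K^d$. The sets $\Gamma_c$ partition $\operatorname{supp}h$, so the $g_c$ are nonzero disjoint elements of $\Lambda_0$. Let $G$ be their span and $V:F'\to G$ the linear map with $Vh_i=\sum_cz^c_ig_c$. At $\gamma\in\Gamma_c$ we have $|h_i(\gamma)-z^c_ih(\gamma)|\le\eta h(\gamma)$, and off $\operatorname{supp}h$ both $h_i$ and $Vh_i$ vanish. So $\|h_i-Vh_i\|\le\eta d$, and for $x=\sum a_ih_i$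
\begin{equation}\label{eq:V}
\|x-Vx\|\le d\,\|x\|\,\eta d=\tfrac18\|x\|,\qquad\text{hence}\qquad\tfrac78\|x\|\le\|Vx\|\le\tfrac98\|x\|.
\end{equation}
Let $F''=V(F')\subseteq G$; then $d(F',F'')\le\frac97$.

\emph{The space $G$.} Let $\tilde g_c=g_c/\|g_c\|$ and give $G$ the Euclidean norm $|\sum a_c\tilde g_c|_G=(\sum|a_c|^2)^{1/2}$. By (L) and (U), $|g|_G\le\|g\|\le\sqrt2\,|g|_G$ on $G$. So $F''$ is $\sqrt2$-Hilbertian, $F'$ is $\frac97\sqrt2$-Hilbertian, and the $|\cdot|_G$-orthogonal projection $\Pi:G\to F''$ satisfies $\|\Pi g\|\le\sqrt2\,|\Pi g|_G\le\sqrt2\,\|g\|$. To project onto $G$, choose $\chi_c\in\Lambda^*$ of norm one with $\chi_c(\tilde g_c)=1$ and put $Qx=\sum_c\chi_c(x1_{\Gamma_c})\tilde g_c$. Then $Q\tilde g_c=\tilde g_c$ by disjointness, so $Q$ is a projection of $\Lambda$ onto $G$, and by (U), (L) and the lattice property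
\[
\|Qx\|^2\le2\sum_c\|x1_{\Gamma_c}\|^2\le2\|x\|^2 .
\]

\emph{Perturbation.} The operator $A=V^{-1}\Pi Q:\Lambda\to F'$ has norm at most $\frac87\cdot\sqrt2\cdot\sqrt2=\frac{16}7$. For $x\in F'$ we have $\Pi QVx=Vx$, so $AVx=x$, and \eqref{eq:V} gives $\|Ax-x\|=\|A(x-Vx)\|\le\frac{16}7\cdot\frac18\|x\|=\frac27\|x\|$. Thus $A|_{F'}$ is invertible with inverse of norm at most $\frac75$, and $P'=(A|_{F'})^{-1}A$ is a projection onto $F'$ of norm at most $\frac75\cdot\frac{16}7=\frac{16}5$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}(a)]
Let $F\subseteq Y_k$ with $1\le d=\dim F\le\Phi(k)$.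

\emph{Reduction to one family.} Let $f_1,\dots,f_m$ be a maximal $\frac18$-separated subset of the unit sphere of $(F,N)$. It is a $\frac18$-net. The open balls of radius $\frac1{16}$ around the $f_l$ are disjoint and lie in the ball of radius $\frac{17}{16}$, so comparing volumes in real dimension at most $2d$ gives $m\le17^{2d}$. Choose admissible $\mathcal S_l$ with $N_{\mathcal S_l}(f_l)\ge\frac78$. By \eqref{eq:M}, $2m\le M(k+1)$; let $\mathcal S$ be the family from Lemma~\ref{lem:common}. If $f\in F$, $N(f)=1$ and $N(f-f_l)\le\frac18$, then
\[
N_{\mathcal S}(f)\ge N_{\mathcal S}(f_l)-N(f-f_l)\ge\frac7{8\sqrt5}-\frac18>\frac14 .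
\]
Hence $\frac14N\le N_{\mathcal S}\le N$ on $F$.

\emph{The lattice.} Let $\Gamma$ be the disjoint union of $\mathcal T$ and of a copy of each $s\in\mathcal S$, and extend $\nu$ to the copies. Let $\Lambda$ be the space of functions $g=(g^0,(g^s)_{s\in\mathcal S})$ on $\Gamma$ with $g^0\in\ell_2(\mathcal T)$, normed by $\|g\|^2=\|g^0\|_2^2+\sum_s\|g^s\|_\sharp^2$, and let $\Gamma_0=\{\gamma:\nu(\gamma)\ge k+1\}$. For disjoint functions the squares of the norms add up exactly in the component $\ell_2(\mathcal T)$, and Lemma~\ref{lem:est} applies in each component $s$. Summing over the components gives (L), and also (U), since $(32d^2)^{2d}\le M(k+1)$ by \eqref{eq:M}.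

Define $J:W\to\Lambda$ by $Jf=(f,(1_s\Delta f)_{s\in\mathcal S})$. Then $\|Jf\|=N_{\mathcal S}(f)\le N(f)$ on all of $W$, and $J(Y_k)\subseteq\Lambda_0$ by \eqref{eq:support}. The map $J|_F:F\to F'=J(F)$ is an isomorphism with $\|(J|_F)^{-1}\|\le4$. By Lemma~\ref{lem:lattice}, $F$ is $C$-Hilbertian with $C=4\cdot\frac97\sqrt2<8$, and $P=(J|_F)^{-1}P'J$ is a projection of $W$ onto $F$ with $\|P\|\le4\cdot\frac{16}5<13$.
\end{proof}

The proof of Theorem~\ref{thm:main} is complete. Note that the family $\mathcal S$ depends on $F$, while $\|J\|\le1$ holds on the whole space; this is why the projection is bounded on $W$ and not only on $Y_k$.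

\section{Distance to Hilbert space, quotients and subquotients}\label{sec:more}

\subsection*{Arbitrarily close to Hilbert space}

\begin{theorem}\label{thm:close}
Let $\psi:\mathbb N\to(0,\infty)$ with $\psi(n)\to\infty$. There is a space $W$ as in Theorem~\ref{thm:main}, hence a weak Hilbert space with $\delta=\frac13$ and $C=13$ independent of $\psi$ that does not embed into any space with a UFDD, such that $d(E,\ell_2^n)\le\psi(n)$ for every $n$-dimensional subspace $E\subseteq W$ and all large $n$.
\end{theorem}

\begin{proof}
Let $W$ be as in Theorem~\ref{thm:main} for a function $\Phi$ to be chosen, and let $\dim E=n\le\Phi(k)$. By (a), $F=E\cap Y_k$ is $8$-Hilbertian and is the range of a projection $P$ with $\|P\|\le13$. The space $G=(I-P)E$ is contained in $E$, and $\dim G=n-\dim F\le k$. By John's theorem, a normed space of dimension at most $k$ is $\sqrt k$-Hilbertian. So $F\oplus_2G$ is $\max(8,\sqrt k)$-Hilbertian. The map $x\mapsto(Px,x-Px)$ from $E$ onto $F\oplus_2G$ has norm at most $\sqrt{13^2+14^2}<20$, and its inverse $(y,z)\mapsto y+z$ has norm at most $\sqrt2$. Hence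
\[
d(E,\ell_2^n)\le20\sqrt2\,\max(8,\sqrt k)\le160\sqrt2\,\sqrt k\le227\sqrt k .
\]
For $k\ge2$ choose $n_k$ with $\psi(n)\ge227\sqrt k$ for all $n\ge n_k$, and put $\Phi(k)=\max(k,n_2,\dots,n_{k+1})$. Let $n>\Phi(1)$ and let $k\ge2$ be least with $n\le\Phi(k)$. Then $n>\Phi(k-1)\ge n_k$, so $d(E,\ell_2^n)\le227\sqrt k\le\psi(n)$.
\end{proof}

The hypothesis $\psi(n)\to\infty$ cannot be replaced by boundedness of $\psi$: by the next lemma $W$ would then be isomorphic to a Hilbert space, which has an unconditional basis.

\begin{lemma}\label{lem:hilbert}
If $\sup\{d(E,\ell_2^{\dim E}):E\subseteq X,\ \dim E<\infty\}<\infty$, then $X$ is isomorphic to a Hilbert space.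
\end{lemma}

\begin{proof}
Let $C$ exceed the supremum, and let $E_1\subseteq E_2\subseteq\cdots$ be finite-dimensional subspaces with dense union $X_0$. Choose inner products on $E_n$ with $\|x\|^2\le(x,x)_n\le C^2\|x\|^2$. For $x,y\in X_0$ the numbers $(x,y)_n$ are defined for large $n$ and bounded by $C^2\|x\|\|y\|$. Their limit along a nonprincipal ultrafilter is an inner product on $X_0$ that satisfies the same two inequalities, and it extends to $X$ by continuity.
\end{proof}

\subsection*{Quotients and subquotients}

Weak Hilbert spaces are reflexive and their duals are weak Hilbert spaces \cite{Pisier}. We also use that the dual of a reflexive space $U$ with a UFDD has a UFDD. Indeed, $P_n^*x^*\to x^*$ in the weak$^*$ topology, which is the weak topology, so the union of the ranges of the $P_n^*$ is a weakly dense subspace and therefore norm dense; as the $P_n^*$ are uniformly bounded, $P_n^*x^*\to x^*$ in norm, and sign changes on $U^*$ are adjoints of sign changes on $U$.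

\begin{corollary}\label{cor:quot}
Let $W$ be as in Theorem~\ref{thm:main}.
\begin{enumerate}
\item[(i)] The weak Hilbert space $W^*$ is not a quotient of a reflexive space, in particular of a weak Hilbert space, with a UFDD.
\item[(ii)] The weak Hilbert space $W\oplus W^*$ is neither a subspace nor a quotient of a weak Hilbert space with a UFDD.
\item[(iii)] $W$ is not isomorphic to any subspace of a quotient, equivalently to any quotient of a subspace, of a reflexive space, in particular of a weak Hilbert space, with a UFDD.
\end{enumerate}
\end{corollary}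

\begin{proof}
(i) If $q:U\to W^*$ is a bounded surjection, then $q^*$ embeds $W^{**}=W$ into $U^*$. For reflexive $U$ with a UFDD this contradicts Theorem~\ref{thm:main}(b).

(ii) The space $W\oplus W^*$ contains $W$ as a subspace and has $W^*$ as a quotient, so Theorem~\ref{thm:main}(b) and (i) apply.

(iii) Subspaces of quotients of $U$ and quotients of subspaces of $U$ are the same spaces, namely $Z/Y$ with closed subspaces $Y\subseteq Z\subseteq U$. Johnson and Zheng \cite{JZ} proved that every quotient of a reflexive space with a UFDD embeds into a reflexive space with an unconditional basis. So if $W$ embedded into $U/Y$, it would embed into a space with an unconditional basis, contrary to Theorem~\ref{thm:main}(b).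
\end{proof}

Unlike Theorem~\ref{thm:main}(b), statements (i) and (iii) need reflexivity: $W$ and $W^*$ are separable, and every separable Banach space is a quotient of $\ell_1$, which has an unconditional basis.

\begin{thebibliography}{9}

\bibitem{JZ}
Johnson and Zheng, \emph{A characterization of subspaces and quotients of reflexive Banach spaces with unconditional bases}, Duke Math. J., 2008.

\bibitem{Pisier}
Pisier, \emph{Weak Hilbert spaces}, Proc. London Math. Soc., 1988.

\end{thebibliography}
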